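
\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{definition}
\newtheorem{definition}[theorem]{Definition}
\newtheorem{example}[theorem]{Example}
\newtheorem{remark}[theorem]{Remark}

\title{Completion and invariants do not commute for equivariant Roe algebras}


\begin{abstract}
Let a countable group $G$ act properly and isometrically on a proper metric space $X$. An equivariant Roe algebra can be formed in two ways: complete the $G$-invariant locally compact operators of finite propagation, or take the $G$-invariant elements of the completed Roe algebra. The first algebra is contained in the second. For cocompact actions we show that they coincide if and only if $G$ is exact and has the invariant translation approximation property. If the action is cocompact and $G$ contains expanders in a suitable sense, then the inclusion of the first algebra in the second does not induce an isomorphism on $K_0$, and for $G\times\mathbb Z$ it induces an isomorphism neither on $K_0$ nor on $K_1$. If $G$ is amenable, the two algebras agree for every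 proper isometric action. The $K$-theoretic results rest on an explicit family of projections indexed by the subsets of $\mathbb N$ and on a Baire category argument.
\end{abstract}

\section{Introduction}

\subsection{Two equivariant Roe algebras}

Throughout, $G$ is a countable discrete group acting properly by isometries on a proper metric space $X$: closed balls of $X$ are compact, and for every compact $K\subseteq X$ only finitely many $g\in G$ satisfy $gK\cap K\neq\emptyset$. The basic example is $X=|G|$, the group itself with a proper left-invariant metric and the left translation action. The setting is that of Willett and Yu \cite[Chapter 5]{WY}.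

We write $\mathcal L(H)$ and $\mathcal K(H)$ for the bounded and the compact operators on a Hilbert space $H$. An \emph{$X$-$G$ module} is a separable Hilbert space $H_X$ with a non-degenerate representation of $C_0(X)$ and a unitary representation $g\mapsto U_g$ of $G$ such that $U_gfU_g^*=f\circ g^{-1}$ for $f\in C_0(X)$, $g\in G$. The representation extends to bounded Borel functions, so the projections $\chi_E$ make sense for Borel sets $E\subseteq X$. The module is \emph{ample} if
\begin{itemize}
\item no nonzero $f\in C_0(X)$ acts as a compact operator, and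
\item (local freeness) for every finite subgroup $F\le G$ and every $F$-invariant Borel set $E\subseteq X$ there is a Hilbert space $H_E$ such that $\chi_EH_X\cong\ell^2(F)\otimes H_E$ as representations of $F$, where $F$ acts on the right-hand side by $\lambda\otimes1$ with $\lambda$ the left regular representation.
\end{itemize}
For $X=|G|$ the space $\ell^2(G)\otimes\ell^2(\mathbb N)$ with $U_g=\lambda_g\otimes1$ is ample: no nonzero function acts compactly, and an $F$-invariant $E\subseteq G$ is a union of cosets $Fg$, so that $\ell^2(E)\cong\ell^2(F)\otimes\ell^2(F\backslash E)$.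

An operator $T$ on $H_X$ has \emph{finite propagation} if there is $r\ge0$ with $fTg=0$ whenever $f,g\in C_0(X)$ have supports at distance greater than $r$ (we then say that $T$ has propagation $\le r$). It is \emph{locally compact} if $fT$ and $Tf$ are compact for all $f\in C_0(X)$. Let $\mathbb C[X]$ be the $*$-algebra of locally compact operators of finite propagation, let $C^*(X)$ be its norm closure, the Roe algebra, and let $\mathbb C[X]^G$ be the set of elements of $\mathbb C[X]$ that commute with all $U_g$. All of these depend a priori on $H_X$. One can first take invariants and then complete, or proceed in the opposite order. This gives two candidates for an equivariant Roe algebra: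
\begin{align*}
C^*(X)^G&:=\overline{\mathbb C[X]^G},\\
C^*(X)^{G\text{-inv}}&:=\{T\in C^*(X):U_gTU_g^*=T\ \text{for all }g\in G\}.
\end{align*}
Always $C^*(X)^G\subseteq C^*(X)^{G\text{-inv}}$; we denote the inclusion by $\iota$. It has been posed as an open question whether order matters here, that is, whether $\iota$ can be strict, and whether a difference can be detected in $K$-theory.

For $X=|G|$ the question is concrete. An operator on $\ell^2(G)\otimes\ell^2(\mathbb N)$ is a matrix $(T_{x,y})_{x,y\in G}$ with entries in $\mathcal L(\ell^2(\mathbb N))$. It has finite propagation when only finitely many diagonals $\{x^{-1}y=g\}$ carry nonzero entries, and it is invariant when it is constant along each diagonal. An element of $C^*(X)^{G\text{-inv}}$ is constant along diagonals and can be approximated by matrices with finitely many diagonals and compact entries. The question is whether these approximants may themselves be chosen constant along diagonals.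

If $G$ is finite, they may: the average $T\mapsto|G|^{-1}\sum_gU_gTU_g^*$ is a contraction, fixes invariant operators, and maps $\mathbb C[X]$ to $\mathbb C[X]^G$. For amenable $G$ and $X=|G|$ equality is also known, via Schur multipliers built from a F\o lner sequence. One might therefore guess that order does not matter. It does.

\subsection{Results}

Put $\lambda_g\delta_h=\delta_{gh}$ and $\rho_g\delta_h=\delta_{hg^{-1}}$ on $\ell^2(G)$, and let
\[
A:=C^*_\rho(G)=\overline{\operatorname{span}}\{\rho_g:g\in G\}\cong C^*_r(G).
\]
We call $G$ \emph{exact} if the C*-algebra $A$ is exact, that is, if spatial tensor product with $A$ preserves short exact sequences of C*-algebras. Let $C^*_u(|G|)\subseteq\mathcal L(\ell^2(G))$ be the norm closure of the operators of finite propagation on $\ell^2(G)$. The group $G$ has the \emph{invariant translation approximation property} (ITAP, due to Roe) if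
\[
\{T\in C^*_u(|G|):\lambda_gT=T\lambda_g\ \text{for all }g\in G\}=A .
\]

\begin{theorem}\label{thm:criterion}
Let $G$ act properly, isometrically and cocompactly on a nonempty proper metric space $X$, for instance $X=|G|$, and let $H_X$ be ample. Then $C^*(X)^G=C^*(X)^{G\text{-}\mathrm{inv}}$ if and only if $G$ is exact and has the ITAP. In particular the inclusion is strict for every non-exact $G$.
\end{theorem}

The criterion does not involve $X$ or $H_X$. The $K$-theoretic statements use the following hypothesis.

\begin{definition}[Condition (E)]\label{def:E}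
The group $G$ satisfies (E) if there are a finite set $S\subset G$, constants $D,c>0$ with $c\le2D$, finite connected graphs $V_n$ ($n\ge1$) of degree $\le D$ with $|V_n|\to\infty$ whose Laplacians $\Delta_n=\deg-\mathrm{adj}$ have spectrum in $\{0\}\cup[c,2D]$, and maps $f_n\colon V_n\to G$ such that $f_n(x)^{-1}f_n(y)\in S$ for adjacent $x,y$ and
\[
\mu_n:=\max_{g\in G}\frac{|f_n^{-1}(g)|}{|V_n|}\longrightarrow0 .
\]
\end{definition}

We write $V_n$ also for the vertex set. Groups with (E) exist. Osajda \cite{Osajda}, following Gromov \cite{Gromov}, constructs finitely generated groups whose Cayley graphs contain an isometrically embedded expander sequence: finite connected graphs of uniformly bounded degree, with sizes tending to infinity and Cheeger constants bounded below. Take for $S$ the symmetric generating set and for $f_n$ the embeddings. Then $\mu_n=1/|V_n|$, and the Cheeger inequality provides $c$. Condition (E) passes to overgroups.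

\begin{theorem}\label{thm:K0}
Let $G$ satisfy (E), and let $X$ and $H_X$ be as in Theorem~\ref{thm:criterion}. Then $\iota$ is strict and
$\iota_*\colon K_0(C^*(X)^G)\to K_0(C^*(X)^{G\text{-}\mathrm{inv}})$ is not an isomorphism. More precisely, $K_0(C^*(X)^G)\cong K_0(C^*_r(G))$, and either $\iota_*[1]=0$ although $[1]\ne0$, or the cokernel of $\iota_*$ is uncountable.
\end{theorem}

\begin{theorem}\label{thm:K1}
Let $G$ satisfy (E), and let $G\times\mathbb Z$ act as in Theorem~\ref{thm:criterion}. Then for $G\times\mathbb Z$ the map $\iota_*$ is an isomorphism neither on $K_0$ nor on $K_1$.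
\end{theorem}

\begin{theorem}\label{thm:amenable}
If $G$ is amenable, then $C^*(X)^G=C^*(X)^{G\text{-}\mathrm{inv}}$ for every proper isometric action of $G$ on a proper metric space $X$ and every ample $H_X$.
\end{theorem}

So order matters, already for $X=|G|$, and the difference is visible in $K$-theory.

\subsection{The idea}

For cocompact $X$ every ample module looks like $\ell^2(G)\otimes H$, and an invariant operator is a formal sum $\sum_g\rho_g\otimes t_g$ with $t_g\in\mathcal L(H)$. In these terms $C^*(X)^G=A\otimes\mathcal K(H)$, while $C^*(X)^{G\text{-inv}}$ contains every element of $A\otimes\mathcal L(H)$ whose coefficients $t_g$ are all compact. Compactness of each coefficient can be weaker than membership in $A\otimes\mathcal K(H)$. Suppose that we have projections $P_{\{1\}},P_{\{2\}},\dots$ over $A$, each of norm one, whose coefficients tend to $0$ uniformly. Their direct sum has compact coefficients but does not decay along $H$. Such projections are easy to write down; expanders allow us to choose them so that the direct sum stays inside $A\otimes\mathcal L(H)$.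

For $K$-theory we form $P_r=\bigoplus_{n\in r}P_{\{n\}}$ for every $r\subseteq\mathbb N$. All $P_{\{n\}}$ are equivalent to the same projection, of class $[1]$, so adding one element to $r$ changes the class of $P_r$ by $\iota_*[1]$. Moreover, the set of $r$ for which $P_r$ has a given class is analytic. If there are only countably many classes, Baire category therefore produces two subsets that differ by one element and have the same class, and then $\iota_*[1]=0$.

\section{Coordinates}\label{sec:coord}

\subsection{Conventions}

Inner products are linear in the second variable; $\otimes$ is the spatial (minimal) tensor product and $\odot$ the algebraic one. For C*-algebras $C_i\subseteq\mathcal L(H_i)$ the algebra $C_1\otimes C_2$ is the norm closure of $C_1\odot C_2$ in $\mathcal L(H_1\otimes H_2)$ and does not depend on the chosen faithful representations. A completely bounded (cb) map $\varphi$ on $C_1$ gives a map $\varphi\otimes\mathrm{id}$ on $C_1\otimes C_2$ of norm at most $\|\varphi\|_{cb}$. Bounded functionals are completely bounded with $\|\varphi\|_{cb}=\|\varphi\|$; the resulting maps $\varphi\otimes\mathrm{id}$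 are called slice maps. For matrix algebras, $M_k\otimes(C/I)=(M_k\otimes C)/(M_k\otimes I)$.

\subsection{Normal form of an ample module}

The space $X$ may have points with nontrivial finite stabilizers. Local freeness is what makes the module look as if the action were free.

\begin{lemma}\label{lem:coord}
Let $X\neq\emptyset$ and let $H_X$ be ample.
\begin{enumerate}
\item[(i)] There are nonempty Borel sets $E_n$ ($n=1,2,\dots$, possibly finitely many) of diameter $\le1$ and finite subgroups $F_n\le G$ such that $E_n$ is $F_n$-invariant, $gE_n\cap E_n=\emptyset$ for $g\notin F_n$, $X=\bigsqcup_nGE_n$, and every compact set meets $gE_n$ for only finitely many pairs $(g,n)$. If $X$ is cocompact, finitely many $E_n$ suffice.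
\item[(ii)] There are Hilbert spaces $H_n$ and a $G$-equivariant unitary $H_X\cong\ell^2(G)\otimes\bigoplus_nH_n$, with $G$ acting by $\lambda\otimes1$ on the right, that carries $\chi_{GE_n}H_X$ onto $\ell^2(G)\otimes H_n$ and satisfies $\delta_g\otimes H_n\subseteq\chi_{gE_n}H_X$ for all $g$ and $n$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) Let $F_x$ be the stabilizer of $x\in X$, which is finite. By properness there is $\varrho\in(0,\frac12]$ with $d(x,gx)\ge2\varrho$ for $g\notin F_x$. The open ball $U_x$ of radius $\varrho$ around $x$ is $F_x$-invariant, and $gU_x\cap U_x=\emptyset$ for $g\notin F_x$, since a common point would give $d(x,gx)<2\varrho$. As $X$ is separable, countably many sets $GU_{x_n}$ cover $X$; finitely many do if $X$ is cocompact. Put $E_n=U_{x_n}\setminus\bigcup_{j<n}GU_{x_j}$ and $F_n=F_{x_n}$. Since the removed sets are $G$-invariant, $E_n$ is $F_n$-invariant, its translates by $g\notin F_n$ are disjoint from it, and $X=\bigsqcup_nGE_n$. A compact set $K$ is covered by finitely many sets $gU_{x_i}$, all with $i\le N$ for some $N$. Hence $K$ misses $GE_n$ for $n>N$, and for each $n\le N$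 it meets $gE_n$ for only finitely many $g$, because $E_n$ is relatively compact and the action is proper. Finally discard the empty $E_n$ and renumber.

(ii) By local freeness there is an $F_n$-equivariant unitary $\psi_n\colon\ell^2(F_n)\otimes H_n\to\chi_{E_n}H_X$. Since $U_g\chi_{E_n}U_g^*=\chi_{gE_n}$, the space $\chi_{GE_n}H_X$ is the orthogonal sum of the spaces $U_g\chi_{E_n}H_X$ over the cosets $gF_n$. For $s\in F_n$ we have $U_{gs}\psi_n(\delta_e\otimes h)=U_g\psi_n(\delta_s\otimes h)$, so as $s$ runs through $F_n$ the spaces $U_{gs}\psi_n(\delta_e\otimes H_n)$ are orthogonal with sum $U_g\chi_{E_n}H_X$. Therefore $\delta_g\otimes h\mapsto U_g\psi_n(\delta_e\otimes h)$ defines an equivariant unitary $\ell^2(G)\otimes H_n\to\chi_{GE_n}H_X$ that maps $\delta_g\otimes H_n$ into $\chi_{gE_n}H_X$. Sum over $n$.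
\end{proof}

Next we translate finite propagation and local compactness. For a finite nonempty set $I$ of indices $n$ put $E_I=\bigcup_{n\in I}E_n$ and $H_I=\bigoplus_{n\in I}H_n$, and let $q_x^I$ be the projection onto $\delta_x\otimes H_I$. Then $E_I$ is bounded and $q^I_x\le\chi_{xE_I}$.

\begin{lemma}\label{lem:translate}
Let $T\in\mathcal L(H_X)$.
\begin{enumerate}
\item[(i)] If $T$ has finite propagation, there is a finite $F\subset G$ with $q^I_xTq^I_y=0$ unless $x^{-1}y\in F$.
\item[(ii)] If $T$ is locally compact, then $q^I_xT$ and $Tq^I_x$ are compact for all $x$.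
\item[(iii)] If there are only finitely many $E_n$ and $I$ is the set of all indices, the converses of (i) and (ii) hold, and $H:=H_I$ is separable and infinite-dimensional.
\end{enumerate}
\end{lemma}

\begin{proof}
Write $E=E_I$, $q_x=q_x^I$.

(i) Let $T$ have propagation $\le r$. If $d(xE,yE)>r$, choose $f,g\in C_c(X)$ equal to $1$ on $xE$ and $yE$ with supports at distance $>r$; then $q_xTq_y=q_xfTgq_y=0$. So $q_xTq_y\ne0$ forces $d(E,x^{-1}yE)\le r$, which confines $x^{-1}y$ to a finite set because $E$ is bounded and the action is proper.

(ii) If $f\in C_c(X)$ equals $1$ on $xE$, then $q_xT=q_xfT$ and $Tq_x=Tfq_x$.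

(iii) Now $\sum_xq_x=1$. Let $q_xTq_y=0$ unless $x^{-1}y\in F$. If $fq_xTq_yg\neq0$, then $\operatorname{supp}f$ meets $xE$, $\operatorname{supp}g$ meets $yE$ and $x^{-1}y\in F$, so the supports have distance at most $\max_{h\in F}\operatorname{diam}(E\cup hE)$. Since $fTg=\sum_{x,y}fq_xTq_yg$ weakly, $T$ has finite propagation. Next, for $f\in C_c(X)$ the set $Y=\{x:xE\cap\operatorname{supp}f\neq\emptyset\}$ is finite and $f=\sum_{x\in Y}fq_x=\sum_{x\in Y}q_xf$. If all $q_xT$ and $Tq_x$ are compact, then so are $fT=\sum_{x\in Y}fq_xT$ and $Tf=\sum_{x\in Y}Tq_xf$; since $C_c(X)$ is dense in $C_0(X)$, $T$ is locally compact. Finally, $H$ is separable because $H_X$ is, and if $\dim H<\infty$, then $f=\sum_{x\in Y}fq_x$ would have finite rank for every $f\in C_c(X)$, contradicting ampleness.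
\end{proof}

\subsection{The two algebras in coordinates}

Until the end of Section~\ref{sec:K1} let $X\ne\emptyset$ be cocompact. By Lemmas~\ref{lem:coord} and \ref{lem:translate} we work on
\[
\mathcal H=\ell^2(G)\otimes H,\qquad G\text{ acting by }\lambda\otimes1,
\]
where $H$ is separable and infinite-dimensional. Write $q_x$ for the projection onto $\delta_x\otimes H$ and $T_{x,y}\in\mathcal L(H)$ for the $(x,y)$ entry of $T$. We say that $T$ is \emph{supported in $F\subset G$} if $T_{x,y}=0$ unless $x^{-1}y\in F$. Finite propagation (FP) means supported in a finite set; locally compact means that all $q_xT$ and $Tq_x$ are compact. These descriptions are unchanged under unitaries $1\otimes w$, so \emph{$H$ may be realized as any separable infinite-dimensional Hilbert space}. Put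
\[
B:=C^*(X)^{G\text{-inv}} .
\]
An invariant $T$ satisfies $T_{x,y}=t_{x^{-1}y}$ with \emph{coefficients} $t_g:=T_{e,g}$. The coefficient map $T\mapsto t_g$ is the slice map $\langle\delta_e,\,\cdot\,\delta_g\rangle\otimes\mathrm{id}$; since $(\rho_g)_{x,y}=1$ if $x^{-1}y=g$ and $0$ otherwise, formally $T=\sum_g\rho_g\otimes t_g$. Hence $\mathbb C[X]^G$ consists of the finite sums $\sum_{g\in F}\rho_g\otimes t_g$ with $t_g\in\mathcal K(H)$, and
\begin{equation}\label{eq:AK}
C^*(X)^G=A\otimes\mathcal K(H).
\end{equation}

To describe $B$ we need to recognize elements of the Roe algebra. By definition they are limits of operators that are locally compact and FP at the same time; the next lemma separates the two conditions.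

\begin{lemma}\label{lem:roe}
An operator $T\in\mathcal L(\mathcal H)$ lies in $C^*(X)$ if and only if $T$ is locally compact and $T\in\overline{\mathrm{FP}}$, the norm closure of all FP operators, locally compact or not. Moreover, $T\in\overline{\mathrm{FP}}$ is locally compact as soon as all entries $T_{x,y}$ are compact.
\end{lemma}

\begin{proof}
Local compactness passes to norm limits, so ``only if'' is clear. Let $T\in\overline{\mathrm{FP}}$ be locally compact, let $\varepsilon>0$ and enumerate $G=\{x_1,x_2,\dots\}$. Since $q_{x_i}T$ and $Tq_{x_i}$ are compact, there are finite rank projections $p_i\le q_{x_i}$ with $\|(q_{x_i}-p_i)T\|\le\varepsilon2^{-i}$ and $\|T(q_{x_i}-p_i)\|\le\varepsilon2^{-i}$. Put $P=\sum_ip_i$ (strongly). Then $\|(1-P)T\|\le\varepsilon$ and $\|T(1-P)\|\le\varepsilon$, so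
\[
\|T-PTP\|\le\|(1-P)T\|+\|PT(1-P)\|\le2\varepsilon .
\]
If $S$ is FP with $\|T-S\|\le\varepsilon$, then $PSP$ is FP because $P$ is block diagonal, $q_{x}PSP$ and $PSPq_x$ have finite rank, and $\|T-PSP\|\le3\varepsilon$. So $T\in C^*(X)$.

For the last claim let $S$ be FP with $\|T-S\|\le\varepsilon$, and let $Q=\sum_{y\in Y}q_y$ with $Y$ finite and $q_xS=q_xSQ$. Then $q_xT-q_xTQ=q_x(T-S)+q_x(S-T)Q$ has norm at most $2\varepsilon$, and $q_xTQ$ is a finite sum of compact entries. Hence $q_xT$ is compact. Apply this to $T^*$ as well.
\end{proof}

\begin{proposition}\label{prop:B}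
\begin{enumerate}
\item[(i)] $T\in B$ if and only if $T$ commutes with all $\lambda_g\otimes1$, $T\in\overline{\mathrm{FP}}$, and $t_g\in\mathcal K(H)$ for all $g$.
\item[(ii)] Let $\mathcal Q(H)=\mathcal L(H)/\mathcal K(H)$ with quotient map $\pi$. Then
\[
J:=\{T\in A\otimes\mathcal L(H):t_g\in\mathcal K(H)\text{ for all }g\}=\ker\bigl(\mathrm{id}\otimes\pi\colon A\otimes\mathcal L(H)\to A\otimes\mathcal Q(H)\bigr),
\]
and $A\otimes\mathcal K(H)\subseteq J\subseteq B$.
\end{enumerate}
\end{proposition}

\begin{proof}
(i) is Lemma~\ref{lem:roe} for invariant $T$. (ii) Represent $\mathcal Q(H)$ faithfully on a Hilbert space $L$. The entries of $(\mathrm{id}\otimes\pi)(T)\in\mathcal L(\ell^2(G)\otimes L)$ are $\pi(t_{x^{-1}y})$: this holds for $T=\rho_g\otimes b$, hence by linearity and continuity on $A\otimes\mathcal L(H)$. So $(\mathrm{id}\otimes\pi)(T)=0$ if and only if all $t_g$ are compact. The first inclusion is clear. Elements of $A\otimes\mathcal L(H)$ are invariant and are limits of finite sums $\sum\rho_g\otimes b_g$, which are FP; so $J\subseteq B$ by (i).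
\end{proof}

\section{When the two algebras coincide}\label{sec:criterion}

We prove Theorem~\ref{thm:criterion}. By Proposition~\ref{prop:B}(ii) the algebra $J$ equals $A\otimes\mathcal K(H)$ exactly when tensoring with $A$ preserves exactness of $0\to\mathcal K(H)\to\mathcal L(H)\to\mathcal Q(H)\to0$. We first show that this one sequence detects exactness of $A$. The idea is that, if $A$ is not exact, compression to finite subsets of $G$ loses a fixed proportion of the norm on suitable matrices $y_n$ over $A$. The direct sum of the $y_n$ then has distance $1$ from $A\otimes\mathcal K(H)$, but a norm strictly less than $1$ in $A\otimes\mathcal Q(H)$.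

Fix finite nonempty sets $G_1\subseteq G_2\subseteq\cdots$ with union $G$, and let $u_n\colon\mathcal L(\ell^2(G))\to\mathcal L(\ell^2(G_n))$ be the compressions.

\begin{lemma}\label{lem:nonexact}
If $A$ is not exact, there are a finite-dimensional subspace $E\subset A$ and $\theta<1$ such that for every $n$ there are $k_n\ge1$ and $y_n\in E\otimes M_{k_n}$ with $\|y_n\|=1$ and $\|(u_n\otimes\mathrm{id})(y_n)\|\le\theta$.
\end{lemma}

\begin{proof}
Suppose not. Then for every nonzero finite-dimensional $E\subset A$ and $\delta\in(0,1)$ there is $n$ such that $u_n|_E$ is injective and $\|(u_n|_E)^{-1}\|_{cb}\le1+\delta$. By the Arveson--Wittstock extension theorem the map $(u_n|_E)^{-1}\colon u_n(E)\to\mathcal L(\ell^2(G))$ extends to a map $w\colon\mathcal L(\ell^2(G_n))\to\mathcal L(\ell^2(G))$ with $\|w\|_{cb}\le1+\delta$; thus $wu_n|_E=\mathrm{id}$. Letting $(E,\delta)$ vary we get a net $w_iu_{n_i}$ with cb-norms at most $2$ that converges to the identity pointwise on $A$. Hence $w_iu_{n_i}\otimes\mathrm{id}_C\to\mathrm{id}$ pointwise on $A\otimes C$ for every C*-algebra $C$.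

Let $I\lhd C$ be an ideal and let $z\in A\otimes C$ map to $0$ in $A\otimes(C/I)$. Then $(u_{n_i}\otimes\mathrm{id})(z)$ maps to $0$ in $\mathcal L(\ell^2(G_{n_i}))\otimes(C/I)$, so it lies in $\mathcal L(\ell^2(G_{n_i}))\otimes I$, because the first factor is a matrix algebra. Therefore $z=\lim_i(w_iu_{n_i}\otimes\mathrm{id})(z)\in\mathcal L(\ell^2(G))\otimes I$. With an approximate unit $(e_\alpha)$ of $I$ we get $z=\lim_\alpha z(1\otimes e_\alpha)\in A\otimes I$. So $A$ is exact, a contradiction.
\end{proof}

\begin{proposition}\label{prop:nonexact}
If $G$ is not exact, then $J\ne A\otimes\mathcal K(H)$. In particular $C^*(X)^G\neq C^*(X)^{G\text{-}\mathrm{inv}}$.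
\end{proposition}

\begin{proof}
Take $E$, $\theta$, $k_n$, $y_n$ from Lemma~\ref{lem:nonexact}. Realize $H=\bigoplus_n\mathbb C^{k_n}$ and let $Q_N$ be the projection of $H$ onto the first $N$ summands, which has finite rank.

We assemble the $y_n$ into one element $y\in A\otimes\mathcal L(H)$. Let $(a_j)$ be a basis of $E$ and write $y_n=\sum_ja_j\otimes m_j^n$. Let $\varphi_j\in A^*$ extend the dual basis functionals. Then $m^n_j=(\varphi_j\otimes\mathrm{id})(y_n)$ has norm at most $\|\varphi_j\|$, so $y:=\sum_ja_j\otimes\bigoplus_nm^n_j$ lies in $A\odot\mathcal L(H)$, and $y=\bigoplus_ny_n$.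

\emph{Distance to $A\otimes\mathcal K(H)$.} For $z\in A\otimes\mathcal K(H)$ we have $(1\otimes(1-Q_N))z\to0$. Hence
\[
\|y-z\|\ge\lim_N\|(1\otimes(1-Q_N))y\|=\lim_N\sup_{n>N}\|y_n\|=1 .
\]

\emph{Norm in $A\otimes\mathcal Q(H)$.} Since the projections onto $\ell^2(G_m)$ increase strongly to $1$, the norm of $(\mathrm{id}\otimes\pi)(y)$ is the supremum over $m$ of the norm of $(u_m\otimes\pi)(y)$ in $\mathcal L(\ell^2(G_m))\otimes\mathcal Q(H)$. The latter algebra is the quotient of $\mathcal L(\ell^2(G_m))\otimes\mathcal L(H)$ by $\mathcal L(\ell^2(G_m))\otimes\mathcal K(H)$, and this ideal contains $(1\otimes Q_N)(u_m\otimes\mathrm{id})(y)$. So for every $N\ge m$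
\[
\|(u_m\otimes\pi)(y)\|\le\|(1\otimes(1-Q_N))(u_m\otimes\mathrm{id})(y)\|=\sup_{n>N}\|(u_m\otimes\mathrm{id})(y_n)\|\le\theta ,
\]
because $u_m$ is a compression of $u_n$ for $n\ge m$.

Thus the $*$-homomorphism $(A\otimes\mathcal L(H))/(A\otimes\mathcal K(H))\to A\otimes\mathcal Q(H)$ is not isometric, hence not injective. Its kernel is $J/(A\otimes\mathcal K(H))$. As $J\subseteq B$, the last claim follows from \eqref{eq:AK}.
\end{proof}

For the converse direction we use Schur multipliers, which will reappear in Section~\ref{sec:amenable}.

\begin{lemma}\label{lem:schur}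
Let $k(x,y)=\langle v_x,v_y\rangle$ for vectors $v_x$ ($x\in G$) in a Hilbert space with $\sup_x\|v_x\|^2=C<\infty$. For every Hilbert space $H$ the formula $(M_kT)_{x,y}=k(x,y)T_{x,y}$ defines a completely positive map $M_k$ on $\mathcal L(\ell^2(G)\otimes H)$ of norm $\le C$. If $S$ is supported in a finite set $F$ and $|k(x,y)-1|\le\varepsilon$ whenever $x^{-1}y\in F$, then $\|M_kS-S\|\le|F|\varepsilon\|S\|$.
\end{lemma}

\begin{proof}
Let $V(\delta_x\otimes h)=\delta_x\otimes h\otimes v_x$. Then $\|V\|^2\le C$ and $M_kT=V^*(T\otimes1)V$. For the second claim write $S=\sum_{g\in F}S_g$, where $S_g$ has the entries $S_{x,xg}$ and zeros elsewhere. The operator $M_kS_g-S_g$ has at most one nonzero entry in each row and column, with norm at most $\varepsilon\|S\|$.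
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:criterion}]
\emph{Equality implies exactness and the ITAP.} Exactness is Proposition~\ref{prop:nonexact}. Let $T\in C^*_u(|G|)$ commute with all $\lambda_g$ and let $p\in\mathcal K(H)$ be a rank one projection. Tensoring FP approximants of $T$ with $p$ gives $T\otimes p\in\overline{\mathrm{FP}}$, and the entries of $T\otimes p$ are multiples of $p$, so $T\otimes p\in B$ by Proposition~\ref{prop:B}(i). If $B=A\otimes\mathcal K(H)$, then applying $\mathrm{id}\otimes\omega$ with $\omega$ the vector state of a unit vector in $pH$ gives $T\in A$.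

\emph{Exactness and the ITAP imply equality.} The coefficients of $T\in B$ are compact one at a time. Exactness will provide an approximation of $T$ that involves only finitely many of them, so that $T$ can be cut down to a finite matrix by a projection $1\otimes p$; the ITAP then identifies the entries of this matrix. By Ozawa \cite{Ozawa} (see \cite[Theorems 5.1.6--5.1.7]{BO}), exactness of $G$ implies: for every finite $F\ni e$ and $\varepsilon>0$ there are a positive definite kernel $k$ on $G\times G$ and a finite $F'\subset G$ with $k(x,y)=0$ unless $x^{-1}y\in F'$, and $|k(x,y)-1|\le\varepsilon$ if $x^{-1}y\in F$. Since $e\in F$ we have $k(x,x)\le1+\varepsilon$. So $k$ has the form required in Lemma~\ref{lem:schur} with $C\le1+\varepsilon$, and $\|M_k\|\le1+\varepsilon$, $|k|\le1+\varepsilon$.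

Let $T\in B$ and $\eta\in(0,1)$. Choose $S\in\mathbb C[X]$ with $\|T-S\|<\eta$, supported in a finite $F\ni e$, and then $k$ with $\varepsilon\le1$ and $|F|\varepsilon(\|T\|+1)\le\eta$. Then
\[
\|M_kT-T\|\le\|M_k(T-S)\|+\|M_kS-S\|+\|S-T\|\le2\eta+\eta+\eta=4\eta .
\]
Now $M_kT=\sum_{g\in F'}d_g\rho_g\otimes t_g$, where $d_g$ is the diagonal operator on $\ell^2(G)$ with entries $k(x,xg)$, $\|d_g\|\le2$, and $t_g$ is compact. As the sum is finite, there is a finite rank projection $p$ on $H$ with $\|M_kT-(1\otimes p)M_kT(1\otimes p)\|\le\eta$. Consequently $\|T-(1\otimes p)T(1\otimes p)\|\le4\eta+\eta+4\eta=9\eta$. The operator $(1\otimes p)T(1\otimes p)$ is a finite matrix over $\mathcal L(\ell^2(G))$ whose entries are slices of $T$ in the $H$ variable. Slices of FP operators are FP, so these entries lie in $C^*_u(|G|)$; they commute with all $\lambda_g$, hence lie in $A$ by the ITAP. As $\eta$ was arbitrary, $T\in A\otimes\mathcal K(H)=C^*(X)^G$.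
\end{proof}

\section{Projections with small coefficients}\label{sec:proj}

Proposition~\ref{prop:nonexact} finds elements of $J$ outside $A\otimes\mathcal K(H)$ by an abstract argument. For $K$-theory we want projections, and explicit ones.

\subsection{One finite set}

Let $V$ be a finite nonempty set and $f\colon V\to G$ a map. Let $e_{xy}$ be the matrix units of $\mathcal L(\ell^2(V))$, and let $p_V$ be the rank one projection onto the constants, all of whose entries are $1/|V|$. The operator $W_f=\sum_{x\in V}\rho_{f(x)}^{-1}\otimes e_{xx}$ is a unitary in $A\otimes\mathcal L(\ell^2(V))$. Put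
\[
\theta_f(a):=W_f(1\otimes a)W_f^*=\sum_{x,y\in V}a_{xy}\,\rho_{f(x)^{-1}f(y)}\otimes e_{xy}\qquad(a\in\mathcal L(\ell^2(V))).
\]

\begin{example}
Let $V=\{1,2\}$, $f(1)=e$ and $f(2)=s\neq e$. Then
\[
\theta_f(p_V)=\frac12\begin{pmatrix}1&\rho_s\\ \rho_s^{-1}&1\end{pmatrix},
\]
a projection of norm one. Its coefficient at $e$ is $\frac12\cdot1$; at $s$ and $s^{-1}$ the coefficients are $\frac12e_{12}$ and $\frac12e_{21}$ (or $\frac12(e_{12}+e_{21})$ if $s=s^{-1}$). Conjugation by $W_f$ has spread the projection $p_V$ over several group elements, and every nonzero coefficient has norm $\frac12$.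
\end{example}

\begin{lemma}\label{lem:one}
Let $\mu=\max_g|f^{-1}(g)|/|V|$.
\begin{enumerate}
\item[(i)] All coefficients of the projection $\theta_f(p_V)$ have norm at most $\mu$.
\item[(ii)] $\theta_f(p_V)=ww^*$ and $1\otimes p_V=w^*w$ for $w=W_f(1\otimes p_V)\in A\otimes\mathcal L(\ell^2(V))$. Hence $\theta_f(p_V)$ has the class $[1_A]\in K_0(A)=K_0(A\otimes\mathcal L(\ell^2(V)))$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) The coefficient at $g$ is $a_g=|V|^{-1}\sum_{f(x)^{-1}f(y)=g}e_{xy}$. In row $x$ it has the entries $|V|^{-1}$ at those $y$ with $f(y)=f(x)g$, and in column $y$ at those $x$ with $f(x)=f(y)g^{-1}$; there are at most $\mu|V|$ of these in each case. By the Schur test $\|a_g\|\le\mu$. (ii) The identities are immediate, and $p_V$ has rank one.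
\end{proof}

So with large $V$ and injective $f$ we get norm one projections with uniformly small coefficients, and if these bounds tend to zero, a direct sum of such projections has compact coefficients. What is not automatic is that the direct sum belongs to $A\otimes\mathcal L(H)$, or even to $\overline{\mathrm{FP}}$.

\begin{example}\label{ex:Z}
Let $G=\mathbb Z$, $V_k=\{0,\dots,k-1\}$, $f_k(x)=x$ and $H=\bigoplus_{k\ge1}\ell^2(V_k)$. Identify $A$ with $C(\mathbb T)$ via $\rho_j\mapsto z^j$. Then $\theta_{f_k}(p_{V_k})$ is the function that assigns to $z\in\mathbb T$ the projection onto the unit vector $\xi_k(z)=k^{-1/2}\sum_xz^{-x}\delta_x$. As $k$ grows, this line turns faster and faster: $\langle\xi_k(1),\xi_k(e^{2\pi i/k})\rangle=k^{-1}\sum_xe^{-2\pi ix/k}=0$ for $k\ge2$, so the projections at $1$ and at $e^{2\pi i/k}$ have distance $1$. Thus $\bigoplus_k\theta_{f_k}(p_{V_k})$, although it has compact coefficients, is not norm continuous in $z$ and does not belong to $A\otimes\mathcal L(H)=C(\mathbb T,\mathcal L(H))$. By Theorem~\ref{thm:amenable} it does not belong to $B=A\otimes\mathcal K(H)$ either, so by Proposition~\ref{prop:B}(i)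 it is not in $\overline{\mathrm{FP}}$.
\end{example}

The obstacle is that $p_V$ has entries between points that are far apart. It disappears if $p_V$ can be approximated, uniformly in $V$, by matrices with entries only between nearby points. A uniform spectral gap provides this: a fixed polynomial in the Laplacian is such a matrix.

\subsection{Expanders}

Let $G$ satisfy (E), with $V_n,f_n,S,D,c,\mu_n$ as in Definition~\ref{def:E}. Write $p_n=p_{V_n}$, $W_n=W_{f_n}$ and $\theta_n=\theta_{f_n}$, and realize
\[
H=\bigoplus_{n\ge1}\ell^2(V_n),\qquad Q_N=\text{the projection onto the first $N$ summands.}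
\]
For $r\subseteq\mathbb N=\{1,2,\dots\}$ define the projection
\[
P_r:=\bigoplus_{n\in r}\theta_n(p_n)\in\mathcal L(\mathcal H),
\]
with zero blocks for $n\notin r$.

\begin{lemma}\label{lem:Pr}
For every $r\subseteq\mathbb N$ we have $P_r\in J\subseteq B$. If $r$ is finite, then $P_r\in A\otimes\mathcal K(H)$. If $r$ is infinite, then $P_r\notin A\otimes\mathcal K(H)$.
\end{lemma}

\begin{proof}
\emph{$P_r\in A\otimes\mathcal L(H)$.} Let $\kappa_N(t)=(1-t/2D)^N$. As $V_n$ is connected, $\ker\Delta_n$ consists of the constants, so $\kappa_N(\Delta_n)$ is the identity on the range of $p_n$. On the orthogonal complement the spectrum of $\Delta_n$ lies in $[c,2D]$, where $0\le1-t/2D\le1-c/2D$. Hence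
\[
\|\kappa_N(\Delta_n)-p_n\|\le(1-c/2D)^N\qquad\text{for all }n,
\]
and, since $\theta_n$ is isometric,
\[
\Bigl\|P_r-\bigoplus_{n\in r}\theta_n(\kappa_N(\Delta_n))\Bigr\|\le(1-c/2D)^N .
\]
The entry $\kappa_N(\Delta_n)_{xy}$ vanishes unless $x$ and $y$ have graph distance at most $N$. In that case, multiplying along a shortest path, $f_n(x)^{-1}f_n(y)$ lies in the finite set $S_N=(S\cup\{e\})^N$, which does not depend on $n$. So
\[
\bigoplus_{n\in r}\theta_n(\kappa_N(\Delta_n))=\sum_{g\in S_N}\rho_g\otimes\bigoplus_{n\in r}b^{(n)}_g ,
\]
where $b^{(n)}_g$ is the coefficient of $\theta_n(\kappa_N(\Delta_n))$ at $g$. As a slice of a contraction it has norm $\le1$, so the right-hand side lies in $A\odot\mathcal L(H)$. Letting $N\to\infty$ gives $P_r\in A\otimes\mathcal L(H)$.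

\emph{The coefficients are compact.} The coefficient of $P_r$ at $g$ is $\bigoplus_{n\in r}a^{(n)}_g$ with $a^{(n)}_g\in\mathcal L(\ell^2(V_n))$ the coefficient of $\theta_n(p_n)$. By Lemma~\ref{lem:one}(i) $\|a^{(n)}_g\|\le\mu_n\to0$, so it is a direct sum of finite matrices with norms tending to zero, hence compact. Thus $P_r\in J$.

\emph{Membership in $A\otimes\mathcal K(H)$.} For finite $r$ this is clear. Every $T\in A\otimes\mathcal K(H)$ satisfies $(1\otimes(1-Q_N))T\to0$. For infinite $r$, however, $\|(1\otimes(1-Q_N))P_r\|=1$ for all $N$.
\end{proof}

In particular $\iota$ is strict under (E). Both parts of (E) entered: the spectral gap in the first step, where Example~\ref{ex:Z} shows what goes wrong for paths, and $\mu_n\to0$ in the second. If all $f_n$ were constant, then $\theta_n(p_n)=1\otimes p_n$, and the coefficient of $P_{\mathbb N}$ at $e$ would be the non-compact projection $\bigoplus_np_n$.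

\section{The map on $K_0$}\label{sec:K0}

\subsection{Toggling one block}

Keep the notation of the previous section and let $G$ satisfy (E). By \eqref{eq:AK} and stability, $K_0(C^*(X)^G)=K_0(A)\cong K_0(C_r^*(G))$. Under this identification the class $[1_A]$ of the unit is the class of $1\otimes p\in A\otimes\mathcal K(H)$ for any rank one projection $p$. The canonical trace $\tau=\langle\delta_e,\,\cdot\,\delta_e\rangle$ on $A$ gives $\tau_*[1_A]=1$, so $[1_A]\ne0$.

If $n\notin r$, then $P_{r\cup\{n\}}=P_r+P_{\{n\}}$ with orthogonal summands, and $[P_{\{n\}}]=\iota_*[1_A]$ by Lemma~\ref{lem:one}(ii), for every $n$. Hence in $K_0(B)$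
\begin{equation}\label{eq:toggle}
[P_{r\cup\{n\}}]=[P_r]+\iota_*[1_A]\qquad(n\notin r).
\end{equation}
If $P_{\{1,2,3,\dots\}}$ and $P_{\{2,3,\dots\}}$ were equivalent in $B$, this would be an Eilenberg swindle and $\iota_*[1_A]=0$. But we have no reason to expect that they are. We start instead from counting: there are uncountably many sets $r$, and if $K_0(B)$ is countable, many of them have the same class. Counting alone is not enough, though.

\begin{remark}\label{rem:choice}
There is a map $c\colon2^{\mathbb N}\to\mathbb Z$ with $c(r\cup\{n\})=c(r)+1$ whenever $n\notin r$. Indeed, choose a representative $r_0$ in each class of subsets modulo finite modifications and put $c(r)=|r\setminus r_0|-|r_0\setminus r|$, where $r_0$ represents the class of $r$. If $n\notin r$ is added to $r$, then either $n\notin r_0$ and the first term grows by one, or $n\in r_0$ and the second term drops by one.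
\end{remark}

So the formal relation \eqref{eq:toggle} is compatible with a countable group in which $\iota_*[1_A]$ has infinite order, unless the map $r\mapsto[P_r]$ is regular in some way. It is.

\subsection{A category argument}

Let $2^{\mathbb N}$ be the set of subsets of $\mathbb N$ with the product topology, a compact metrizable space. We recall some notions from descriptive set theory. A \emph{Polish space} is a separable completely metrizable space. A subset of a Polish space $Z$ is \emph{analytic} if it is the projection to $Z$ of a Borel subset of $Z\times Z'$ for some Polish space $Z'$; countable unions of analytic sets are analytic. A set is \emph{meager} if it is a countable union of nowhere dense sets; by Baire's theorem nonempty open subsets of $Z$ are not meager. A set has the \emph{Baire property} if it differs from an open set by a meager set. Analytic sets have the Baire property (Lusin--Sierpi\'nski, \cite[21.6]{Kechris}).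

\begin{proposition}\label{prop:baire}
Let $\Gamma$ be a countable abelian group, let $\gamma\in\Gamma$, and let $c\colon2^{\mathbb N}\to\Gamma$ satisfy $c(r\cup\{n\})=c(r)+\gamma$ whenever $n\notin r$. If all nonempty fibers of $c$ are analytic, then $\gamma=0$.
\end{proposition}

\begin{proof}
The countably many fibers cover $2^{\mathbb N}$, so some fiber $C$ is not meager. As $C$ has the Baire property, there is a nonempty open set $O$ with $O\setminus C$ meager. Choose a nonempty basic open set $U=\{r:r\cap\{1,\dots,k\}=s\}\subseteq O$ and put $n=k+1$. The map $\sigma$ that removes $n$ from $r$ if $n\in r$ and adds it otherwise is a homeomorphism of $2^{\mathbb N}$ with $\sigma^2=\mathrm{id}$ and $\sigma(U)=U$. Hence $U\setminus C$ and $U\setminus\sigma(C)=\sigma(U\setminus C)$ are both meager, while $U$ is not. So there is $r\in U\cap C\cap\sigma(C)$, and then $c(r)=c(\sigma(r))$. The sets $r$ and $\sigma(r)$ differ exactly in $n$, so $\gamma=0$.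
\end{proof}

\subsection{The fibers are analytic}

For a separable Hilbert space $L$ and $\kappa>0$ let $\mathcal L(L)_\kappa$ be the closed ball of radius $\kappa$ in $\mathcal L(L)$ with the strong* topology: $T_i\to T$ if $T_i\xi\to T\xi$ and $T_i^*\xi\to T^*\xi$ for all $\xi\in L$. This is a Polish space. On such balls multiplication, addition and adjoint are continuous, and sets closed in the weak operator topology (WOT) are closed. Recall also that balls are WOT-compact.

\begin{lemma}\label{lem:borel}
For every $\kappa>0$ the set $B\cap\mathcal L(\mathcal H)_\kappa$ is Borel in $\mathcal L(\mathcal H)_\kappa$.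
\end{lemma}

\begin{proof}
We go through the three conditions of Proposition~\ref{prop:B}(i).

Commuting with all $\lambda_g\otimes1$ is a WOT-closed condition.

Let $F_1\subseteq F_2\subseteq\cdots$ be finite sets with union $G$. An operator $T$ with $\|T\|\le\kappa$ lies in $\overline{\mathrm{FP}}$ if and only if for every $j\ge1$ there is $R$ with
\[
T\in\{S:\|S\|\le\kappa+1,\ S\text{ supported in }F_R\}+\{S':\|S'\|\le1/j\}.
\]
The right-hand side is a sum of two WOT-compact sets, hence WOT-compact and WOT-closed. So the condition is Borel.

Let $h_m\uparrow1$ be finite rank projections on $H$. Then $t_g$ is compact if and only if for every $j$ there is $m$ with $\|t_g-h_mt_gh_m\|\le1/j$. As $T\mapsto t_g$ is WOT-continuous and the norm is WOT-lower semicontinuous, each of these inequalities defines a WOT-closed set of $T$. So this condition is Borel as well.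
\end{proof}

Let $B^+=B+\mathbb C1$. Since $\dim H=\infty$, the unit is not locally compact, so $1\notin B$, and $b+z1\mapsto z$ is a character of $B^+$. Entrywise application of this character is a $*$-homomorphism $M_j(B^+)\to M_j(\mathbb C)$, hence contractive. Consequently, for $v\in M_j(\mathcal L(\mathcal H))=\mathcal L(\mathcal H\otimes\mathbb C^j)$ with $\|v\|\le\kappa$,
\begin{equation}\label{eq:unitization}
v\in M_j(B^+)\iff\exists\,z\in M_j(\mathbb C),\ \|z\|\le\kappa:\quad v_{il}-z_{il}1\in B\cap\mathcal L(\mathcal H)_{2\kappa}\ \text{ for all }i,l ,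
\end{equation}
and by Lemma~\ref{lem:borel} the condition after the colon is Borel in $(v,z)$.

\begin{lemma}\label{lem:K0fibers}
For every $r_0\in2^{\mathbb N}$ the set $\{r:[P_r]=[P_{r_0}]\text{ in }K_0(B)\}$ is analytic.
\end{lemma}

\begin{proof}
The map $r\mapsto P_r$ from $2^{\mathbb N}$ to $\mathcal L(\mathcal H)_1$ is continuous: it is bounded and self-adjoint valued, and its $n$th block depends only on whether $n\in r$. The map $K_0(B)\to K_0(B^+)$ is injective, and two projections in the unital algebra $B^+$ have the same $K_0$ class if and only if they become Murray--von Neumann equivalent after adding some $1_m$. So $[P_r]=[P_{r_0}]$ if and only if for some $m$ there is $v\in M_{1+m}(B^+)$, $\|v\|\le1$, with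
\[
v^*v=P_r\oplus1_m,\qquad vv^*=P_{r_0}\oplus1_m .
\]
These equations define a closed set of pairs $(r,v)$. Together with \eqref{eq:unitization} for $j=1+m$ and $\kappa=1$ they define a Borel set of triples $(r,v,z)$ in a product of Polish spaces. Project it to the first coordinate and take the union over $m$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:K0}]
Strictness is Lemma~\ref{lem:Pr}, and the identification of $K_0(C^*(X)^G)$ was given above. If $K_0(B)$ is countable, then Proposition~\ref{prop:baire} applies to $c(r)=[P_r]$ and $\gamma=\iota_*[1_A]$, by \eqref{eq:toggle} and Lemma~\ref{lem:K0fibers}. It gives $\iota_*[1_A]=0$, while $[1_A]\neq0$. If $K_0(B)$ is uncountable, then so is the cokernel of $\iota_*$, since the separable C*-algebra $A\otimes\mathcal K(H)$ has countable $K_0$. In both cases $\iota_*$ is not an isomorphism.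
\end{proof}

\section{The map on $K_1$}\label{sec:K1}

\begin{proof}[Proof of Theorem~\ref{thm:K1}]
The group $G'=G\times\mathbb Z$ satisfies (E) with the maps $x\mapsto(f_n(x),0)$, so the $K_0$ statement is Theorem~\ref{thm:K0}. For $K_1$ we use the notation of Sections~\ref{sec:proj} and \ref{sec:K0} for $G'$ and these maps; in particular $A=C^*_\rho(G')$. The plan is to replace each $P_r$ by a unitary that equals a fixed central unitary on the range of $P_r$ and $1$ on its complement, and to repeat the argument for $K_0$.

Let $h=(e,1)\in G'$, a central element, and $u=\rho_h\otimes1$. Then $u$ commutes with $A\otimes\mathcal L(H)$, in particular with all $P_r$ and $W_n$. Multiplication by $u$ preserves $A\otimes\mathcal L(H)$ and translates coefficients (the coefficient of $Tu$ at $g$ is $t_{gh^{-1}}$), so $P_r(u-1)\in J\subseteq B$. Hence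
\[
w_r:=1+P_r(u-1)=(1-P_r)+P_ru
\]
is a unitary in $B^+$.

\emph{Toggling.} For $n\notin r$ we have $P_rP_{\{n\}}=0$, hence $w_{r\cup\{n\}}=w_rw_{\{n\}}$. Let $\widetilde W_n$ be the unitary that is $W_n$ on $\ell^2(G')\otimes\ell^2(V_n)$ and $1$ on the other summands; it lies in $A\otimes\mathcal K(H)+\mathbb C1$. Since it commutes with $u$,
\[
w_{\{n\}}=\widetilde W_n\bigl(1+(\rho_h-1)\otimes p_n\bigr)\widetilde W_n^* ,
\]
where $p_n\in\mathcal K(H)$ has rank one. Under $K_1(A)=K_1(A\otimes\mathcal K(H))$ the class of the unitary $1+(\rho_h-1)\otimes p_n$ is $[\rho_h]$. So in $K_1(B)=K_1(B^+)$, for all $n\notin r$,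
\[
[w_{r\cup\{n\}}]=[w_r]+\iota_*[\rho_h].
\]

\emph{$[\rho_h]\neq0$ in $K_1(A)$.} We have $A=C^*_\rho(G)\otimes C^*_\rho(\mathbb Z)\cong C^*_r(G)\otimes C(\mathbb T)$ with $\rho_h$ corresponding to the coordinate function on $\mathbb T$. By split exactness of evaluation at $1\in\mathbb T$ and Bott periodicity, $K_1(A)\cong K_1(C^*_r(G))\oplus K_0(C^*_r(G))$. The class of the coordinate function is trivial in the first summand and corresponds to $\pm[1]$ in the second, which is nonzero by the trace.

\emph{The nonempty fibers of $r\mapsto[w_r]$ are analytic.} Fix $r_0$. Then $[w_r]=[w_{r_0}]$ if and only if for some $m$ the unitary $w_rw_{r_0}^*\oplus1_m$ lies in the identity component of the unitary group of $M_{1+m}(B^+)$. In a unital C*-algebra this component consists of the finite products of exponentials $e^{ia}$ with $a$ self-adjoint. So the condition is that there are $m,l,\kappa\in\mathbb N$ and self-adjoint $a_1,\dots,a_l\in M_{1+m}(B^+)$ of norm at most $\kappa$ with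
\[
w_rw_{r_0}^*\oplus1_m=e^{ia_1}\cdots e^{ia_l}.
\]
The map $r\mapsto w_r$ is strong*-continuous because $r\mapsto P_r$ is, and $a\mapsto e^{ia}$ is strong*-continuous on balls, being a uniform limit of polynomials there. So for fixed $m,l,\kappa$ the equation defines a closed set of tuples $(r,a_1,\dots,a_l)$. Adding the Borel conditions \eqref{eq:unitization} for $a_1,\dots,a_l$, projecting to $r$, and taking the union over $m,l,\kappa$, we obtain an analytic set.

\emph{Conclusion.} If $K_1(B)$ is countable, Proposition~\ref{prop:baire} with $c(r)=[w_r]$ and $\gamma=\iota_*[\rho_h]$ gives $\iota_*[\rho_h]=0$ although $[\rho_h]\ne0$. If $K_1(B)$ is uncountable, then so is the cokernel of $\iota_*$ on $K_1$, because $K_1(A)$ is countable. In neither case is $\iota_*$ an isomorphism on $K_1$.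
\end{proof}

\section{Amenable groups}\label{sec:amenable}

We now drop cocompactness and prove Theorem~\ref{thm:amenable}. The natural attempt is to take $T\in C^*(X)^{G\text{-inv}}$, approximate it by $S\in\mathbb C[X]$, and average $S$ over $G$ by an invariant mean. The average $\bar S$ is invariant, has finite propagation and is as close to $T$ as $S$ was. But averaging can destroy local compactness. For $G=\mathbb Z$, $X=|\mathbb Z|$ and $H_X=\ell^2(\mathbb Z)\otimes\ell^2(\mathbb N)$, let $S$ be block diagonal with block at $x\in\mathbb Z$ the projection onto the first $|x|$ basis vectors. Then $S\in\mathbb C[X]$. Invariant means on $\mathbb Z$ vanish on functions that tend to $0$ at infinity, so $\bar S=1$, which is not locally compact. The remedy is to find first, from $T$ itself, an invariant block diagonal projection $P$ that is locally compact and satisfies $PTP\approx T$, and to compress $\bar S$ by $P$.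

\begin{proof}[Proof of Theorem~\ref{thm:amenable}]
We may assume $X\ne\emptyset$. Let $T\in C^*(X)^{G\text{-inv}}$ and $\varepsilon>0$. Use $E_n$ and $H_n$ from Lemma~\ref{lem:coord}, put $Y_n=GE_n$, and identify $\chi_{Y_n}H_X$ with $\ell^2(G)\otimes H_n$.

\emph{Step 1: cutting down on one $Y_n$.} Consider the invariant operator $R:=\chi_{Y_n}TT^*\chi_{Y_n}$ on $\ell^2(G)\otimes H_n$. We claim that $R\in A\otimes\mathcal K(H_n)$. Since $T$ is a norm limit of elements of $\mathbb C[X]$, so is $TT^*$, and $R$ is a norm limit of operators $R_j=\chi_{Y_n}S_j\chi_{Y_n}$ with $S_j\in\mathbb C[X]$. By Lemma~\ref{lem:translate}(i),(ii) with $I=\{n\}$, each $R_j$ has compact entries and is supported in a finite set. In particular the coefficients $r_g$ of $R$ are compact.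

As $G$ is amenable there are finite nonempty sets $\Phi_i\subset G$ such that $\varphi_i(g):=|\Phi_i\cap\Phi_ig|/|\Phi_i|\to1$ for every $g\in G$. With the unit vectors $v_x=|\Phi_i|^{-1/2}\rho_x1_{\Phi_i}\in\ell^2(G)$ we have
\[
\langle v_x,v_y\rangle=|\Phi_i|^{-1}\langle1_{\Phi_i},\rho_{x^{-1}y}1_{\Phi_i}\rangle=|\Phi_i\cap\Phi_i(x^{-1}y)^{-1}|/|\Phi_i|=\varphi_i(x^{-1}y),
\]
where the last step uses $|\Phi_i\cap\Phi_i g^{-1}|=|\Phi_i g\cap\Phi_i|$. So Lemma~\ref{lem:schur} gives contractive Schur multipliers with kernels $\varphi_i(x^{-1}y)$ that converge to the identity in norm on each $R_j$, hence also on $R$. They map $R$ to $\sum_g\varphi_i(g)\rho_g\otimes r_g$, which is a finite sum because $\varphi_i$ vanishes outside $\Phi_i^{-1}\Phi_i$. This proves the claim.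

Consequently there is a finite rank projection $p_n$ on $H_n$ with
\[
\|(1\otimes(1-p_n))\chi_{Y_n}T\|^2=\|(1\otimes(1-p_n))R(1\otimes(1-p_n))\|\le(\varepsilon2^{-n})^2 .
\]
Enlarging $p_n$ we obtain the same estimate with $T^*$ in place of $T$.

\emph{Step 2: the projection $P$.} Let $P=\bigoplus_n1\otimes p_n$. It is $G$-invariant and is the sum of the projections onto the spaces $\delta_g\otimes p_nH_n\subseteq\chi_{gE_n}H_X$. As $\operatorname{diam}gE_n\le1$, it has propagation $\le1$. For $f\in C_c(X)$ only finitely many pairs $(g,n)$ are such that $gE_n$ meets $\operatorname{supp}f$, so $fP$ and $Pf$ have finite rank; hence $fP$ and $Pf$ are compact for all $f\in C_0(X)$. Summing the estimates of Step 1 over $n$ gives $\|(1-P)T\|\le\varepsilon$ and $\|T(1-P)\|\le\varepsilon$, so $\|T-PTP\|\le2\varepsilon$.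

\emph{Step 3: averaging.} Let $S\in\mathbb C[X]$ with $\|T-S\|\le\varepsilon$, and let $\bar S$ be the weak average of $U_gSU_g^*$ over $g\in G$ with respect to an invariant mean. Then $\bar S$ is invariant. It has the same propagation bound as $S$, because
\[
f\,U_hSU_h^*\,f'=U_h\,(f\circ h)S(f'\circ h)\,U_h^*
\]
and $h$ is an isometry. Since $U_gTU_g^*=T$, the operator $T-\bar S$ is the average of $U_g(T-S)U_g^*$, so $\|T-\bar S\|\le\varepsilon$. Now $P\bar SP$ is invariant, has finite propagation, and is locally compact because $fP$ and $Pf$ are compact. Thus $P\bar SP\in\mathbb C[X]^G$ and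
\[
\|T-P\bar SP\|\le\|T-PTP\|+\|P(T-\bar S)P\|\le3\varepsilon .
\]
As $\varepsilon$ was arbitrary, $T\in C^*(X)^G$.
\end{proof}

\section{Two points left undecided}

First, the argument for Theorem~\ref{thm:K0} does not tell which alternative occurs for a given $G$: whether $\iota_*[1]=0$ or the cokernel is uncountable.

Second, for exact groups and cocompact $X$, Theorem~\ref{thm:criterion} reduces the equality of the two algebras to the ITAP. We do not decide whether some exact group, for example $SL(3,\mathbb Z)$, fails the ITAP. By work of Zacharias this property is closely related to the approximation property of Haagerup and Kraus, which fails for $SL(3,\mathbb Z)$ by a result of Lafforgue and de la Salle.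

\begin{thebibliography}{9}

\bibitem{BO} Brown--Ozawa, Theorems 5.1.6--5.1.7.

\bibitem{Gromov} Gromov, GAFA 2003.

\bibitem{Kechris} Kechris, \emph{Classical Descriptive Set Theory}.

\bibitem{Osajda} Osajda, \emph{Small cancellation labellings of some infinite graphs and applications}, Acta Math. 225 (2020).

\bibitem{Ozawa} Ozawa, C. R. Acad. Sci. Paris 330 (2000).

\bibitem{WY} Willett--Yu, \emph{Higher Index Theory}.

\end{thebibliography}

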